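# Matroids that share all their single-element minors

## 1. Matroids on two elements

Take the ground set $\{1,2\}$ and list the matroids on it up to isomorphism. There are four: two loops $U_{0,2}$; a parallel pair $U_{1,2}$; two coloops $U_{2,2}$; and one coloop with one loop, $U_{1,1}\oplus U_{0,1}$. Suppose that we are not shown the matroid, but for each $e\in\{1,2\}$ we are told the isomorphism type of the deletion $M\backslash e$ and of the contraction $M/e$. Can we tell which matroid it was?

Recall how the bases behave. If $e$ is not a coloop, the bases of $M\backslash e$ are the bases of $M$ that avoid $e$. If $e$ is not a loop, the bases of $M/e$ are the sets $B-e$ with $B$ a basis containing $e$. If $e$ is a loop or a coloop, then $M\backslash e=M/e$. This gives the following table, in which the mixed matroid has coloop $1$ and loop $2$.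

| matroid | $M\backslash 1$ | $M/1$ | $M\backslash 2$ | $M/2$ |
|---|---|---|---|---|
| $U_{0,2}$ | loop | loop | loop | loop |
| $U_{1,2}$ | coloop | loop | coloop | loop |
| $U_{2,2}$ | coloop | coloop | coloop | coloop |
| $U_{1,1}\oplus U_{0,1}$ | loop | loop | coloop | coloop |

The deletions alone do not suffice: $U_{1,2}$ and $U_{2,2}$ have the same ones. The contractions alone do not suffice either: $U_{0,2}$ and $U_{1,2}$ have the same ones. Together they separate all four types. (Placing the coloop of the mixed matroid at $2$ permutes the entries of the last line, and this still agrees with no other line.) So for two elements the answer is yes.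

For one element it is no, for a trivial reason: the loop $U_{0,1}$ and the coloop $U_{1,1}$ are not isomorphic, yet deleting or contracting the element leaves the empty matroid in each case. We therefore always assume at least two elements.

**Definition 1.** A matroid $M$ on a finite set $E(M)$ is *minor reconstructible* if $N\cong M$ whenever $N$ is a matroid on $E(M)$ such that $N\backslash e\cong M\backslash e$ and $N/e\cong M/e$ for all $e\in E(M)$.

The isomorphisms may differ from one $e$ to the next, and nothing requires them to fit together. Brylawski's problem asks: are all matroids with at least two elements minor reconstructible?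

## 2. A negative answer, and what the minors do determine

The answer is no. To state how it fails we need two notions. A matroid is *self-dual* if $M\cong M^*$, where the bases of $M^*$ are the complements of the bases of $M$.

**Definition 2.** A matroid of rank $r$ is *sparse paving* if every $r$-subset of the ground set that is not a basis is both a circuit and a hyperplane (a *circuit-hyperplane*).

For example, the rank-2 matroid on $\{1,2,3,4\}$ whose only dependent pairs are $12$ and $34$ is sparse paving: $\{1,2\}$ is a circuit, and it is closed of rank $1$. If the dependent pairs are $12,13,23$, the matroid is not sparse paving, because $\{1,2\}$ is a circuit but its closure contains $3$.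

**Theorem A.** There are non-isomorphic matroids $M,N$ on a common ground set $E$, $|E|=228$, such that $M\backslash e\cong N\backslash e$ and $M/e\cong N/e$ for every $e\in E$. More generally such pairs exist for $|E|=12m$, for every $m\ge 19$.

**Theorem B.** For every $t\ge2$ there are $t!$ pairwise non-isomorphic self-dual sparse paving matroids $M_h$ $(h\in\mathrm{Sym}(t))$ on one ground set $E$ such that $M_h\backslash e\cong M_{h'}\backslash e$ and $M_h/e\cong M_{h'}/e$ for all $h,h'$ and all $e\in E$.

**Theorem C.** Let $|E|\ge2$ and suppose $M\backslash e\cong N\backslash e$, $M/e\cong N/e$ for all $e\in E$. Then $M$ and $N$ have the same Tutte polynomial. If $M$ is disconnected, then $M\cong N$. So every non-reconstructible matroid is connected.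

The 228-element matroids have rank $114$ and $32$ circuit-hyperplanes; no minimality is claimed. We begin with Theorem C. It is what one obtains by trying to prove that the answer is yes, and it shows where such an attempt gets stuck.

## 3. Counting components, and why it stops at connected matroids

Write $P_M(x,y)$ for the Tutte polynomial, the isomorphism invariant determined by $P_\emptyset=1$ and
$$P_M=P_{M\backslash e}+P_{M/e},\qquad P_M=x\,P_{M/e},\qquad P_M=y\,P_{M\backslash e},$$
according to whether $e$ is neither a loop nor a coloop, a coloop, or a loop. It is multiplicative over direct sums. A matroid is *connected* if it is not a direct sum of two nonempty matroids. Every matroid is the direct sum of its components, which are connected. Let $n=|E|\ge2$ and let $M,N$ be as in Theorem C.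

**Step 1: the Tutte polynomials agree.** The purpose is to apply deletion–contraction at one and the same element of $M$ and $N$. If $e$ is neither a loop nor a coloop of $M$, then $r(M\backslash e)=r(M)$ and $r(M/e)=r(M)-1$. If $e$ is a loop, both ranks equal $r(M)$; if $e$ is a coloop, both equal $r(M)-1$. So $r(M\backslash e)-r(M/e)$ is $1$ or $0$ according to whether $e$ is neither, or is a loop or coloop. The minors determine this number, so the same elements are "loop or coloop" in $M$ and in $N$.

If some $f$ is neither, then $P_M=P_{M\backslash f}+P_{M/f}=P_{N\backslash f}+P_{N/f}=P_N$.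

Otherwise every element of each matroid is a loop or a coloop, and each matroid is determined up to isomorphism by its rank, which is its number of coloops. Here $r(M\backslash e)=r(M)-[e\text{ is a coloop of }M]$, and likewise for $N$. Suppose the ranks differ, say $r(N)>r(M)$. From $r(N\backslash e)=r(M\backslash e)$ we get
$$r(N)-r(M)=[e\text{ is a coloop of }N]-[e\text{ is a coloop of }M]\le1 .$$
The left side is at least $1$. So it equals $1$, and every $e$ is a coloop of $N$ and a loop of $M$. Then $r(N)=n$ and $r(M)=0$, so $n=1$, a contradiction. Hence $r(M)=r(N)$, so $M\cong N$, and the polynomials agree in this case too.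

**Step 2: if $M$ is disconnected, so is $N$.** The purpose is to read connectedness off the Tutte polynomial. Let $\beta(M)$ be the coefficient of $x$ in $P_M$. By Crapo (*A higher invariant for matroids*, J. Combin. Theory 2 (1967)), for $n\ge2$ a matroid is connected if and only if $\beta\ne0$. Here is a short derivation from textbook facts. By the recursion and induction, $P_M$ has nonnegative coefficients, and its constant term is $0$ when $M$ is nonempty. If $M=M_1\oplus M_2$ with both parts nonempty, then $P_M=P_{M_1}P_{M_2}$ is a product of two polynomials without constant term, so $\beta(M)=0$. If $M$ is connected with $n=2$, then $M=U_{1,2}$ and $P_M=x+y$, so $\beta(M)=1$. If $M$ is connected with $n\ge3$, then an element $e$ is neither a loop nor a coloop, so $\beta(M)=\beta(M\backslash e)+\beta(M/e)$. By a theorem of Tutte at least one of $M\backslash e$, $M/e$ is connected, so by induction $\beta(M)>0$.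

By Step 1, $\beta(M)=\beta(N)$. So if $M$ is disconnected then $N$ is too, and all components of both have fewer than $n$ elements.

**Step 3: a disconnected $M$ has the same components as $N$.** The purpose is to recover the multiplicity of each component type by counting. For a connected nonempty matroid $Q$ let $m_Q(\cdot)$ be the number of components isomorphic to $Q$, and let $c_Q(K)=\sum_{e\in K}m_Q(K\backslash e)$. If $e$ lies in the component $K$ of $M$, the components of $M\backslash e$ are those of $K\backslash e$ together with the components of $M$ other than $K$. Hence
$$m_Q(M\backslash e)=m_Q(K\backslash e)+m_Q(M)-[K\cong Q].$$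
Sum over all $e\in E$. The term $[K\cong Q]$ contributes $|Q|$ for each of the $m_Q(M)$ components isomorphic to $Q$, and $c_Q(K)=0$ unless $|K|>|Q|$. Therefore
$$\sum_{e\in E}m_Q(M\backslash e)=(n-|Q|)\,m_Q(M)+\sum_{K:\,|K|>|Q|}c_Q(K), \tag{1}$$
the last sum being over components $K$ of $M$. The same formula holds for $N$, with the same left side.

Now let $|Q|$ run downward through $n-1,n-2,\dots,1$. When we reach a given $Q$, the components with more than $|Q|$ elements have already been shown to occur in $M$ and $N$ with equal multiplicities. (For $|Q|=n-1$ there are none, by Step 2.) Since $c_Q(K)$ depends only on the isomorphism type of $K$, the last sums in (1) agree for $M$ and $N$. As $n-|Q|>0$, it follows that $m_Q(M)=m_Q(N)$. So $M$ and $N$ have the same components up to isomorphism, and $M\cong N$. If a matroid with at least two elements is not reconstructible, some $N$ satisfies the hypotheses with $N\not\cong M$, so the matroid must be connected. This proves Theorem C. $\square$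

Where does this stop? For connected $M$ the only type to be found is $Q=M$ itself. Then $|Q|=n$, the factor $n-|Q|$ in (1) is $0$, and (1) reads $0=0$. For smaller $Q$ we have $m_Q(M)=0$ anyway. The count says nothing about how the single-element minors of a connected matroid fit together, and this is where we look for a counterexample.

## 4. Matroids from families of half-sized sets

We want matroids whose single-element minors can be read off at sight. Sparse paving matroids have this property: they are families of sets subject to one condition on intersections.

**Lemma 1.** Let $|E|=2r$, $r\ge2$, and let $\mathcal H$ be a family of $r$-subsets of $E$ with $|H\cap H'|\le r-2$ for distinct $H,H'\in\mathcal H$. Then the $r$-subsets not in $\mathcal H$ are the bases of a sparse paving matroid $M(\mathcal H)$, whose circuit-hyperplanes are the members of $\mathcal H$. It has no loops and no coloops.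

*Proof.* Everything follows from one remark: *two $r$-sets that meet in $r-1$ elements are not both in $\mathcal H$*.

There is a basis, since $E$ has two $r$-subsets meeting in $r-1$ elements. For exchange, let $B_1,B_2$ be bases and $e\in B_1\setminus B_2$. If $B_2\setminus B_1=\{f\}$, then $B_1-e+f=B_2$ is a basis. Otherwise choose distinct $f,f'\in B_2\setminus B_1$. The sets $B_1-e+f$ and $B_1-e+f'$ meet in the $r-1$ elements of $B_1-e$, so one of them is a basis.

Let $H\in\mathcal H$. For $e\in H$ and $f\notin H$ the set $H-e+f$ meets $H$ in $r-1$ elements, so it is a basis. Hence every $H-e$ is independent, so $H$ is a circuit of rank $r-1$. Also every $H+f$ has rank $r$, so $H$ is a hyperplane.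

Finally fix $e\in E$. Choose an $(r-1)$-set $A\ni e$ and two elements $a,b\notin A$; this is possible because $r-1\ge1$ and $|E\setminus A|=r+1\ge2$. One of $A+a$, $A+b$ is a basis, so $e$ is not a loop. Choose an $(r-1)$-set $A\subseteq E-e$ and two elements $a,b$ of $E-e$ outside $A$; there are $r\ge2$ of them. One of $A+a$, $A+b$ is a basis avoiding $e$, so $e$ is not a coloop. $\square$

Since no element is a loop or a coloop, the rules of Section 1 give the minors directly:

* among the $r$-subsets of $E-e$, the nonbases of $M(\mathcal H)\backslash e$ are the $H\in\mathcal H$ with $e\notin H$;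
* among the $(r-1)$-subsets of $E-e$, the nonbases of $M(\mathcal H)/e$ are the sets $H-e$ with $e\in H\in\mathcal H$.

For $\mathcal H=\{12,34\}$ on $\{1,2,3,4\}$, for instance, $M(\mathcal H)\backslash1$ has the single nonbasis $34$, and $M(\mathcal H)/1$ has the single nonbasis $2$, that is, $2$ becomes a loop. A bijection between the ground sets of two such matroids, or of two such minors, of equal rank is an isomorphism if and only if it maps nonbases onto nonbases.

So the task is now one about set systems. We want two families $\mathcal H,\mathcal H'$ on $E$ that are not isomorphic, such that for each $e$ some bijection fixing $e$ carries the members of $\mathcal H$ avoiding $e$ onto the members of $\mathcal H'$ avoiding $e$, and some, possibly different, bijection fixing $e$ does the same for the members containing $e$.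

## 5. Gluing two halves by a permutation

Split the ground set into two halves, $E=S\sqcup S'$. In each half take certain subsets, called *rows*, that come in $t$ groups of four. A member of the family is a row of $S$ together with a row of $S'$, and a permutation $h$ of $\{1,\dots,t\}$ says which groups may be combined: group $\omega$ of $S$ goes with group $h(\omega)$ of $S'$. Each half alone looks the same for every $h$; only the gluing changes. We want two things that pull against each other.

* *Local symmetry.* Once a point $u\in S$ is fixed and only the rows containing $u$ (or only those avoiding $u$) are kept, some bijection of $S$ fixing $u$ permutes the groups in any prescribed way. Such a bijection undoes the gluing permutation without touching $S'$.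
* *Global rigidity.* No bijection of $S$ that carries rows to rows moves a group.

The building block is the set of edges of the complete graph on four vertices. Let $V=\mathbb F_2^2$ be the vertex set and let $\Lambda=\{\lambda_1,\lambda_2,\lambda_3\}$ be the set of nonzero linear functionals $V\to\mathbb F_2$. Each $\lambda\in\Lambda$ is determined by the unique nonzero vector in its kernel, and every nonzero vector arises. Given a pair $\{x,y\}\subseteq V$, there is exactly one $\lambda$ with $\lambda(x+y)=0$, and the pair is $\{v:\lambda(v)=c\}$ with $c=\lambda(x)$. So the six edges correspond to the six pairs $(\lambda,c)$, and the three functionals correspond to the three partitions of $V$ into two pairs.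

Take the six edges $(\lambda,c)$ as points, and for $x\in V$ let the row of $x$ be $\{(\lambda,c):\lambda(x)=c\}$, the star of edges at $x$. With $\lambda_1,\lambda_2,\lambda_3$ equal to the first coordinate, the second coordinate and their sum, the row of $00$ is $(\lambda_1,0),(\lambda_2,0),(\lambda_3,0)$ and the row of $01$ is $(\lambda_1,0),(\lambda_2,1),(\lambda_3,1)$. They share one point, the edge $\{00,01\}$. Replacing $c$ by $c+1$ exchanges opposite edges and maps each star to its complement.

Now take $t$ copies, with weights. Fix $t\ge2$ and $\Omega=\{1,\dots,t\}$, and let $T:\Lambda^t\to\mathbb Z_{>0}$. Put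
$$S=S_T=\{(\alpha,s,j):\alpha\in\Lambda^t,\ s\in\mathbb F_2^t,\ 1\le j\le T(\alpha)\}.$$
A point is a choice of one edge $(\alpha_\omega,s_\omega)$ in each of $t$ copies of the graph. The index $j$ repeats this choice $T(\alpha)$ times, a number that depends only on the partitions $\alpha_\omega$ to which the edges belong. The rows are, for $(\omega,x)\in\Omega\times V$,
$$\rho(\omega,x)=\{(\alpha,s,j)\in S:\alpha_\omega(x)=s_\omega\},$$
so $u\in\rho(\omega,x)$ means that the $\omega$-th edge of $u$ contains the vertex $x$. For each $\alpha$ exactly half of the $s$ satisfy the condition, so $|\rho(\omega,x)|=|S|/2$.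

Which weights should we use? The first try is $T=1$, or any constant. It is too symmetric: for $\sigma\in\mathrm{Sym}(\Omega)$ the map moving the $\omega$-th coordinates of $\alpha$ and $s$ to position $\sigma(\omega)$ and keeping $j$ is a bijection of $S$ sending $\rho(\omega,x)$ to $\rho(\sigma(\omega),x)$. With $\sigma=h'^{-1}h$, and the identity on $S'$, it carries the family glued by $h$ onto the family glued by $h'$. All the matroids would be isomorphic.

So $T$ must be asymmetric. But how asymmetric may it be before local symmetry is lost? Look at $t=2$, where $T$ is a $3\times3$ matrix, and fix a point $u$ with first component $\alpha=(\alpha_1,\alpha_2)$. Among the rows containing $u$, only two vertices of each copy matter, the ends $x^0,x^1$ of the edge of $u$. Another edge contains both or neither of them if it lies in the same partition as the edge of $u$, and exactly one of them if it lies in either of the other two partitions. So from the viewpoint of $u$ the other two partitions cannot be told apart, and the $3\times3$ matrix collapses to a $2\times2$ matrix of block sums: the entry $T(\alpha)$, the rest of its row, the rest of its column, and the remaining $2\times2$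 block. To exchange the two copies by matching points that contain corresponding vertices we need the rest of the row and the rest of the column to have equal sums. Requiring this for every $\alpha$ says that every row sum equals every column sum, so all line sums are equal. If $T$ does not have this property, the matching breaks down for some $u$. If it does, the matrix itself may still be asymmetric. For example,
$$\begin{pmatrix}1&3&5\\4&3&2\\4&3&2\end{pmatrix}$$
has all line sums $9$. Seen from cell $(1,1)$ it collapses to
$$\begin{pmatrix}1&3+5\\4+4&3+2+3+2\end{pmatrix}=\begin{pmatrix}1&8\\8&10\end{pmatrix},$$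
which is symmetric, although the first row $\{1,3,5\}$ and the first column $\{1,4,4\}$ are different.

**Definition 3.** An array $T:\Lambda^t\to\mathbb Z_{>0}$ is *magic* if there is $L$ such that all line sums (fix all coordinates but one, sum over the remaining one) equal $L$.

**Definition 4.** For $\sigma\in\mathrm{Sym}(\Omega)$ and bijections $g_\omega:\Lambda\to\Lambda$ $(\omega\in\Omega)$ define $g\alpha$ by $(g\alpha)_{\sigma(\omega)}=g_\omega(\alpha_\omega)$. The array $T$ is *rigid* if $T(g\alpha)=T(\alpha)$ for all $\alpha\in\Lambda^t$ forces $\sigma=1$.

A constant array is magic and not rigid. The matrix displayed above is magic, and it will turn out to be rigid (it is $T_2$ in Section 8).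

**The family.** Let $T,T'$ be magic rigid arrays with $\sum T\ne\sum T'$. Let $S=S_T$ and $S'=S_{T'}$, made disjoint, with rows $\rho$ and $\rho'$. Put $E=S\sqcup S'$ and $r=|E|/2$. For $h\in\mathrm{Sym}(\Omega)$ let
$$\mathcal H_h=\{\rho(\omega,x)\cup\rho'(h(\omega),y):\omega\in\Omega,\ x,y\in V\}.$$
Each member has size $|S|/2+|S'|/2=r$. To obtain a matroid we must check that distinct members meet in at most $r-2$ elements.

**Lemma 2.** If $(\omega,x)\ne(\omega^*,x^*)$, then $|\rho(\omega,x)\setminus\rho(\omega^*,x^*)|\ge2$.

*Proof.* If $\omega=\omega^*$, then $x\ne x^*$, and exactly two $\lambda\in\Lambda$ satisfy $\lambda(x)\ne\lambda(x^*)$, namely those that do not vanish on $x+x^*$. For such $\lambda$, every $(\alpha,s,j)$ with $\alpha_\omega=\lambda$ and $s_\omega=\lambda(x)$ lies in the difference. Each of the two $\lambda$ gives at least one point. If $\omega\ne\omega^*$, then for each $\alpha$ we may choose $s$ with $s_\omega=\alpha_\omega(x)$ and $s_{\omega^*}=\alpha_{\omega^*}(x^*)+1$. This gives at least $3^t$ points of the difference. $\square$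

In particular the $4t$ rows of $S$ are distinct, and so are those of $S'$. Take two different triples $(\omega,x,y)$ and $(\omega^*,x^*,y^*)$. Either $(\omega,x)\ne(\omega^*,x^*)$, or $\omega=\omega^*$ and $y\ne y^*$, so that $(h(\omega),y)\ne(h(\omega^*),y^*)$. In either case the corresponding members $H,H^*$ of $\mathcal H_h$ satisfy $|H\setminus H^*|\ge2$ by Lemma 2, applied in $S$ or in $S'$. Thus $\mathcal H_h$ has exactly $16t$ members, distinct ones meet in at most $r-2$ elements, and $M_h=M(\mathcal H_h)$ is a sparse paving matroid by Lemma 1.

**Self-duality.** The involution $\iota(\alpha,s,j)=(\alpha,s+(1,\dots,1),j)$ on $S$, and likewise on $S'$, maps every row to its complement in its half. So $\iota(H)=E\setminus H$ for $H\in\mathcal H_h$. The nonbases of size $r$ of $M_h^*$ are the sets $E\setminus H$, and hence $\iota$ is an isomorphism from $M_h$ to $M_h^*$.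

## 6. Local symmetry of magic weights

We now carry out the collapse of Section 5 for every $t$, both for the rows containing $u$ and for the rows avoiding $u$.

**Lemma 3.** Let $T$ be magic, $u=(\alpha,s,j)\in S$ and $\pi\in\mathrm{Sym}(\Omega)$. Let $\mathcal R$ be either the set of $(\omega,x)$ with $u\in\rho(\omega,x)$, or the set of $(\omega,x)$ with $u\notin\rho(\omega,x)$. Then there are bijections $\varphi:S\to S$ with $\varphi(u)=u$, and $f:\mathcal R\to\mathcal R$ with $f(\omega,x)\in\{\pi(\omega)\}\times V$, such that $\varphi(\rho(\omega,x))=\rho(f(\omega,x))$ for all $(\omega,x)\in\mathcal R$.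

*Proof.* **Step 1: record what the rows in $\mathcal R$ see of a point.** Put $\varepsilon=0$ in the first case and $\varepsilon=1$ in the second. Then $\mathcal R=\{(\omega,x):x\in P_\omega\}$ with $P_\omega=\{x:\alpha_\omega(x)=s_\omega+\varepsilon\}$. This is a pair; write $P_\omega=\{x^0_\omega,x^1_\omega\}$. Then $x^0_\omega+x^1_\omega$ is the nonzero vector of $\ker\alpha_\omega$. Let $v=(\beta,q,i)\in S$ and $a\in\{0,1\}$. Since $x^a_\omega=x^0_\omega+a(x^0_\omega+x^1_\omega)$, the indicator in $\mathbb F_2$ of "$v\in\rho(\omega,x^a_\omega)$" is
$$1+\beta_\omega(x^a_\omega)+q_\omega=p_\omega+a z_\omega,\qquad p_\omega=1+\beta_\omega(x^0_\omega)+q_\omega,\quad z_\omega=\beta_\omega(x^0_\omega+x^1_\omega). \tag{2}$$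
Here $z_\omega=0$ if and only if $\beta_\omega$ vanishes on the nonzero vector of $\ker\alpha_\omega$, that is, if and only if $\beta_\omega=\alpha_\omega$. Call $(z,p)\in\mathbb F_2^t\times\mathbb F_2^t$ the *type* of $v$. By (2) the type decides which rows of $\mathcal R$ contain $v$.

**Step 2: count the points of each type.** The vector $z=z(\beta)$ depends only on $\beta$. Given $\beta$, each $p$ arises from exactly one $q$, namely $q_\omega=p_\omega+1+\beta_\omega(x^0_\omega)$. So the number of points of type $(z,p)$ is
$$\mu(z)=\sum_{\beta:\,z(\beta)=z}T(\beta),$$
independent of $p$.

**Step 3: $\mu(z)$ depends only on the size of $\operatorname{supp}z$.** This is where the magic property is used. For $Y\subseteq\Omega$ put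
$$G(Y)=\sum\{T(\beta):\beta_\omega=\alpha_\omega\text{ for all }\omega\notin Y\}=\sum_{z:\,\operatorname{supp}z\subseteq Y}\mu(z).$$
The two sums agree because $\operatorname{supp}z(\beta)=\{\omega:\beta_\omega\ne\alpha_\omega\}$. We have $G(\emptyset)=T(\alpha)$. If $Y\ne\emptyset$, choose $\omega\in Y$; the $\beta$ in the first sum split into $3^{|Y|-1}$ lines in direction $\omega$, each with sum $L$, so $G(Y)=3^{|Y|-1}L$. Thus $G(Y)$ depends only on $|Y|$. By Möbius inversion,
$$\mu(z)=\sum_{Y\subseteq\operatorname{supp}z}(-1)^{|\operatorname{supp}z|-|Y|}\,G(Y),$$
which depends only on $|\operatorname{supp}z|$. For $t=2$ the values are $T(\alpha)$, $L-T(\alpha)$ and $3L-2L+T(\alpha)=L+T(\alpha)$ for support sizes $0,1,2$. These are the numbers $1,8,10$ of the example in Section 5.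

**Step 4: permute the types.** The map $(z,p)\mapsto(z\circ\pi^{-1},p\circ\pi^{-1})$ is a bijection on types, and by Steps 2 and 3 it sends each type to one that contains equally many points. Choose a bijection $\varphi:S\to S$ sending the points of type $(z,p)$ to the points of type $(z\circ\pi^{-1},p\circ\pi^{-1})$. The type of $u$ has $z=0$ and $p_\omega=1+\alpha_\omega(x^0_\omega)+s_\omega=1+\varepsilon$ for all $\omega$. It is fixed by $\pi$, so $\varphi$ maps the points of this type among themselves, and we may choose $\varphi(u)=u$.

**Step 5: read off the action on rows.** Put $f(\omega,x^a_\omega)=(\pi(\omega),x^a_{\pi(\omega)})$, a bijection $\mathcal R\to\mathcal R$. Let $v$ have type $(z,p)$. The type of $\varphi(v)$ has entries $z_\omega$ and $p_\omega$ in position $\pi(\omega)$. So by (2), $v\in\rho(\omega,x^a_\omega)$ holds iff $p_\omega+az_\omega=1$, iff $\varphi(v)\in\rho(\pi(\omega),x^a_{\pi(\omega)})$. Hence $\varphi(\rho(\omega,x))=\rho(f(\omega,x))$ for all $(\omega,x)\in\mathcal R$. $\square$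

**Proposition 4.** For all $h,h'\in\mathrm{Sym}(\Omega)$ and all $u\in E$ we have $M_h\backslash u\cong M_{h'}\backslash u$ and $M_h/u\cong M_{h'}/u$.

*Proof.* **Step 1: $u\in S$.** We undo the change of gluing inside $S$. Apply Lemma 3 with $\pi=h'^{-1}h$, so that $h(\omega)=h'(\pi(\omega))$. The bijection $\varphi\sqcup\mathrm{id}_{S'}$ of $E$ fixes $u$. For $(\omega,x)\in\mathcal R$ and $y\in V$, with $f(\omega,x)=(\pi(\omega),x^*)$, it sends
$$\rho(\omega,x)\cup\rho'(h(\omega),y)\ \longmapsto\ \rho(\pi(\omega),x^*)\cup\rho'(h'(\pi(\omega)),y)\in\mathcal H_{h'} .$$
Since $u\in S$, a member $\rho(\omega,x)\cup\rho'(h(\omega),y)$ contains $u$ if and only if $\rho(\omega,x)$ does. Take $\mathcal R=\{(\omega,x):u\notin\rho(\omega,x)\}$. Since $f$ is a bijection of $\mathcal R$, the map carries $\{H\in\mathcal H_h:u\notin H\}$ bijectively onto $\{H\in\mathcal H_{h'}:u\notin H\}$. By Section 4 it restricts to an isomorphism $M_h\backslash u\to M_{h'}\backslash u$. With the other choice of $\mathcal R$, and the bijection $\varphi$ that belongs to it, the same argument carries $\{H\in\mathcal H_h:u\in H\}$ onto $\{H\in\mathcal H_{h'}:u\in H\}$, and gives an isomorphism $M_h/u\to M_{h'}/u$.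

**Step 2: $u\in S'$.** Now we undo the change inside $S'$. Apply Lemma 3 to $S'$ with $\pi=h'h^{-1}$, giving a bijection $\varphi'$, and use $\mathrm{id}_S\sqcup\varphi'$. Since $\pi(h(\omega))=h'(\omega)$, it sends $\rho(\omega,x)\cup\rho'(h(\omega),y)$ to $\rho(\omega,x)\cup\rho'(h'(\omega),y^*)\in\mathcal H_{h'}$ for some $y^*$, whenever $(h(\omega),y)$ lies in the set $\mathcal R$ for $S'$. As in Step 1, the two choices of $\mathcal R$ give the two isomorphisms. $\square$

## 7. Recovering the gluing permutation from the matroid

**Proposition 5.** If $M_h\cong M_{h'}$, then $h=h'$.

*Proof.* Let $\theta:E\to E$ be a bijection mapping $\mathcal H_h$ onto $\mathcal H_{h'}$. We recover in turn the two halves, the groups of rows, and the index of each group.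

**Step 1: $\theta(S)=S$ and $\theta(S')=S'$.** The purpose is to see the halves in the number of members through two points. Let $d_h(e,f)=|\{H\in\mathcal H_h:e,f\in H\}|$, and let $\Gamma_h$ be the graph on $E$ in which distinct $e,f$ are adjacent iff $d_h(e,f)\ne4t$. Since $d_{h'}(\theta(e),\theta(f))=d_h(e,f)$, the map $\theta$ is a graph isomorphism $\Gamma_h\to\Gamma_{h'}$.

If $e\in S$ and $f\in S'$, then for each $\omega$ exactly two $x$ have $e\in\rho(\omega,x)$ and exactly two $y$ have $f\in\rho'(h(\omega),y)$. So $d_h(e,f)=4t$, and there are no edges between $S$ and $S'$.

For $e=(\alpha,s,j)$ and $f=(\beta,q,i)$ in $S$, the vertex $y$ is free, so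
$$d_h(e,f)=4\sum_{\omega}|\{x:\alpha_\omega(x)=s_\omega,\ \beta_\omega(x)=q_\omega\}| .$$
Suppose $\alpha,\beta$ differ exactly in coordinate $\omega_0$, and $s,q$ agree off $\omega_0$, with $s_{\omega_0},q_{\omega_0}$ arbitrary. At $\omega_0$ the two functionals are distinct and nonzero, hence linearly independent, so exactly one $x$ counts. At each other $\omega$ the two conditions coincide, and two $x$ count. Hence $d_h(e,f)=4(1+2(t-1))=8t-4$, which differs from $4t$ because $t\ge2$. So $e$ and $f$ are adjacent. Such a step changes one coordinate of $\alpha$, lets us choose the new entry of $s$ in that coordinate, and lets us choose the new third component $i$ freely in $1\le i\le T(\beta)$; such $i$ exist because $T>0$. Stepping to some $\beta$ and back to $\alpha$ changes one coordinate of $s$, or $j$, while keeping everything else. So $S$ is connected in $\Gamma_h$. The same argument works for $S'$, where $x$ is free and $\omega$ is replaced by $h(\omega)$.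

Thus $S$ and $S'$ are the components of $\Gamma_h$, and for the same reason of $\Gamma_{h'}$. Since $|S|=2^t\sum T\ne2^t\sum T'=|S'|$, the map $\theta$ cannot exchange them, and it preserves each.

**Step 2: $\theta$ permutes rows and groups.** The sets $H\cap S$ $(H\in\mathcal H_h)$ are exactly the $4t$ distinct rows $\rho(\omega,x)$, and the same holds for $\mathcal H_{h'}$. So $\theta$ permutes the rows in $S$, and likewise those in $S'$. In $\mathcal H_h$ the partners of a row $\rho=\rho(\omega,x)$, meaning the sets $H\cap S'$ with $H\cap S=\rho$, are the four rows $\rho'(h(\omega),y)$. Since rows with different indices are distinct, $\rho(\omega,x)$ and $\rho(\omega^*,x^*)$ have the same set of partners iff $\omega=\omega^*$. Likewise the partners of $\rho'(\omega',y)$ are the four rows $\rho(h^{-1}(\omega'),x)$, and they determine $\omega'$. All this holds for $\mathcal H_{h'}$ too. As $\theta$ carries partners in $\mathcal H_h$ to partners in $\mathcal H_{h'}$, it carries groups to groups. So there are $\sigma,\sigma'\in\mathrm{Sym}(\Omega)$ and bijections $b_\omega,b'_\omega:V\to V$ with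
$$\theta(\rho(\omega,x))=\rho(\sigma(\omega),b_\omega(x)),\qquad \theta(\rho'(\omega,y))=\rho'(\sigma'(\omega),b'_\omega(y)).$$
The image of $\rho(\omega,x)\cup\rho'(h(\omega),y)$ is a member of $\mathcal H_{h'}$ whose trace on $S$ has group $\sigma(\omega)$ and whose trace on $S'$ has group $\sigma'(h(\omega))$. Hence
$$h'\sigma=\sigma'h. \tag{3}$$

**Step 3: $\sigma=\sigma'=1$.** The purpose is to turn $\theta$ into a symmetry of the array $T$, so that rigidity applies. Let $u=(\alpha,s,j)\in S$ and $\theta(u)=(\beta,q,i)$. Since $u\in\rho(\omega,x)$ iff $\theta(u)\in\rho(\sigma(\omega),b_\omega(x))$,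
$$b_\omega(\{x:\alpha_\omega(x)=s_\omega\})=\{x:\beta_{\sigma(\omega)}(x)=q_{\sigma(\omega)}\}. \tag{4}$$
The permutation $b_\omega$ of the four-element set $V$ permutes the three partitions of $V$ into two pairs. Let $g_\omega:\Lambda\to\Lambda$ be the corresponding bijection. By (4), $b_\omega$ sends a pair of the partition $\alpha_\omega$ to a pair of the partition $\beta_{\sigma(\omega)}$, so $\beta_{\sigma(\omega)}=g_\omega(\alpha_\omega)$. In the notation of Definition 4, $\beta=g\alpha$.

So $\theta$ injects the $2^tT(\alpha)$ points with first component $\alpha$ into the $2^tT(g\alpha)$ points with first component $g\alpha$, and therefore $T(\alpha)\le T(g\alpha)$ for all $\alpha$. Since $\alpha\mapsto g\alpha$ is a bijection of $\Lambda^t$, both sides have the same sum over $\alpha$, so equality holds everywhere. Rigidity of $T$ gives $\sigma=1$. The same argument in $S'$, with rigidity of $T'$, gives $\sigma'=1$. Now (3) reads $h'=h$. $\square$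

Rigidity is needed in both halves: with $\sigma=1$ alone, (3) would only say $h'=\sigma'h$.

## 8. Magic rigid arrays

It remains to produce the arrays. For $t=2$ we write them down. For an integer $a\ge2$ let
$$T_a=\begin{pmatrix}1&3&a+3\\a+2&3&2\\4&a+1&2\end{pmatrix},$$
with rows and columns indexed by $\Lambda$ through $\lambda_i\leftrightarrow i$.

**Lemma 6.** $T_a$ is magic with $L=a+7$, and rigid, for every integer $a\ge2$.

*Proof.* The row sums are $1+3+(a+3)$, $(a+2)+3+2$, $4+(a+1)+2$, and the column sums are $1+(a+2)+4$, $3+3+(a+1)$, $(a+3)+2+2$. All equal $a+7$.

For rigidity suppose $\sigma\ne1$, so $\sigma=(1\,2)$. Invariance says $T_a(g_2(\alpha_2),g_1(\alpha_1))=T_a(\alpha_1,\alpha_2)$ for all $\alpha$. As $a\ge2$, the entry $1$ occurs only in cell $(1,1)$, so $g_1$ and $g_2$ fix the index $1$. Putting $\alpha_1=1$ gives $T_a(g_2(\alpha_2),1)=T_a(1,\alpha_2)$ for all $\alpha_2$. So the first row and the first column are equal as multisets: $\{1,3,a+3\}=\{1,a+2,4\}$. Then $3$ must be $a+2$ or $4$, so $a=1$, a contradiction. $\square$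

The bound on $a$ is needed: for $a=1$ the matrix is symmetric, and the exchange of coordinates with $g_1=g_2=\mathrm{id}$ preserves it.

**Proof of Theorem A.** Let $m\ge19$. Take $t=2$, $T=T_2$ and $T'=T_{m-16}$. Since $m-16\ge3$, Lemma 6 applies to both, and the totals $\sum T=3\cdot9$ and $\sum T'=3(m-16+7)=3(m-9)$ differ. Hence
$$|E|=4\sum T+4\sum T'=4\bigl(27+3(m-9)\bigr)=12m .$$
Let $M=M_1$ and $N=M_{(1\,2)}$. By Proposition 4 their corresponding single-element deletions and contractions are isomorphic, and by Proposition 5 they are not isomorphic. For $m=19$ we use $T_2$ and $T_3$, with $|S|=108$ and $|S'|=120$. So $|E|=228$, the rank is $114$, and there are $16t=32$ circuit-hyperplanes. Therefore not all matroids with at least two elements are minor reconstructible. $\blacksquare$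

**Proof of Theorem B.** It suffices to find one magic rigid array $T$ for each $t\ge2$. Then $T'=T+1$ (the constant $1$ added to every entry) is positive and magic, has a different total, and satisfies $T'(g\alpha)=T'(\alpha)$ exactly when $T(g\alpha)=T(\alpha)$, so it is rigid too. Section 5 then gives self-dual sparse paving matroids $M_h$ on one ground set, Proposition 4 gives the isomorphisms between minors, and Proposition 5 shows that the $t!$ matroids are pairwise non-isomorphic.

**Step 1: a space of arrays with all line sums zero.** We look for $T$ as a constant plus an array with zero line sums, so that being magic is automatic. Let $U$ be the $2$-dimensional space of functions $\Lambda\to\mathbb Q$ with sum $0$. For $u_1,\dots,u_t\in U$ write $\bigotimes_\omega u_\omega$ for the function $\alpha\mapsto\prod_\omega u_\omega(\alpha_\omega)$ on $\Lambda^t$, and let $W=U^{\otimes t}$ be the span of these functions. Summing such a product over one coordinate gives $0$, so every $w\in W$ has all line sums $0$.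

**Step 2: symmetries act on $W$.** There are finitely many pairs $(\sigma,g)$ as in Definition 4. Let $(\sigma,g)$ send a function $w$ on $\Lambda^t$ to the function $w^g$ with $w^g(g\alpha)=w(\alpha)$. This is linear. Put $(g_\omega u)(g_\omega(\lambda))=u(\lambda)$, so that $g_\omega$ acts on $U$ by permuting $\Lambda$. The image of $\bigotimes_\omega u_\omega$ is the product whose factor in position $\sigma(\omega)$ is $g_\omega u_\omega$: at $g\alpha$ this product has the value $\prod_\omega(g_\omega u_\omega)(g_\omega(\alpha_\omega))=\prod_\omega u_\omega(\alpha_\omega)$. So $W$ is mapped to itself, and $w^g=w$ means precisely that $w(g\alpha)=w(\alpha)$ for all $\alpha$.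

**Step 3: if $\sigma\ne1$, then $(\sigma,g)$ does not fix $W$ pointwise.** Choose $\omega$ with $\kappa=\sigma(\omega)\ne\omega$. Choose all $u$'s nonzero, with $u_\kappa$ not proportional to $g_\omega u_\omega$. This is possible because $\kappa\ne\omega$ and $\dim U=2$. The image of $\bigotimes u_\tau$ is a product $\bigotimes v_\tau$ with $v_\kappa=g_\omega u_\omega$. Suppose $\bigotimes v_\tau=\bigotimes u_\tau$. Fix values $\alpha_\tau$ for $\tau\ne\kappa$ with $\prod_{\tau\ne\kappa}u_\tau(\alpha_\tau)=c\ne0$, and let $c'=\prod_{\tau\ne\kappa}v_\tau(\alpha_\tau)$. Then $c\,u_\kappa=c'\,v_\kappa$ as functions on $\Lambda$, so $u_\kappa$ is proportional to $g_\omega u_\omega$, a contradiction. So the image is a different element of $W$.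

**Step 4: choose $w$ fixed by no pair with $\sigma\ne1$.** By Step 3 the fixed spaces of the pairs with $\sigma\ne1$ are finitely many proper subspaces of $W$. They do not cover $W$, because $\mathbb Q$ is infinite. Indeed, suppose $W=W_1\cup\dots\cup W_k$ with proper subspaces and $k$ minimal. Then $k\ge2$, and there are $w_1\in W_1$ outside all the other $W_i$ and $v\in W\setminus W_1$. No vector $v+\lambda w_1$ $(\lambda\in\mathbb Q)$ lies in $W_1$. So two of these infinitely many vectors lie in a common $W_i$ with $i\ge2$, and their difference, a nonzero multiple of $w_1$, lies in $W_i$, a contradiction. Hence some $w\in W$ lies in none of the fixed spaces.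

**Step 5: make the array positive and integral.** Multiplying $w$ by a nonzero integer keeps it outside all the fixed subspaces, so we may assume that $w$ has integer values. Put $T=w+c$ with an integer $c$ so large that all entries are positive. All line sums of $T$ equal $3c$, so $T$ is magic. If $T(g\alpha)=T(\alpha)$ for all $\alpha$, then $w(g\alpha)=w(\alpha)$ for all $\alpha$, so $w$ is fixed by $(\sigma,g)$, and by Step 4 $\sigma=1$. So $T$ is rigid. $\blacksquare$
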